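\title{Countable products of the equivalence relations $\ell^p$ under Borel reducibility}

\begin{abstract}
For $1\le p<\infty$ let $\ell^p$ be the equivalence relation on $\mathbb R^\omega$ that identifies two sequences when their difference is $p$-summable. We prove that $\ell^q$ is not Borel reducible to the countable power $(\ell^p)^\omega$ when $p<q$. This follows from a rigidity theorem: countably many Borel homomorphisms from $\prod_{j\in J}\ell^{q_j}$ to relations $\ell^{p_k}$, with $p_k<q_j$ for all $j$ and $k$, simultaneously collapse a copy of $(E_0)^J$. The same theorem classifies countable products: $\prod_{j\in J}\ell^{q_j}$ is Borel reducible to $\prod_{k\in K}\ell^{p_k}$ if and only if there is a finite-to-one map $\varphi\colon J\to K$ with $q_j\le p_{\varphi(j)}$ for all $j$.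
\end{abstract}

\section{The question and the results}\label{sec:intro}

Throughout, $\omega=\{0,1,2,\dots\}$ and \emph{countable} means finite or countably infinite. A \emph{Polish} space is a separable, completely metrizable space; $\mathbb R^\omega$, $2^\omega=\{0,1\}^\omega$ and their countable powers are Polish in the product topology.

Let $E$ and $F$ be equivalence relations on Polish spaces $X$ and $Y$. A map $h\colon X\to Y$ is a \emph{homomorphism} from $E$ to $F$ if $x\mathrel{E}x'$ implies $h(x)\mathrel{F}h(x')$, and a \emph{reduction} if $x\mathrel{E}x'\iff h(x)\mathrel{F}h(x')$. We write $E\le_BF$ if there is a Borel reduction, $E\sim_BF$ if $E\le_BF$ and $F\le_BE$, and $E<_BF$ if $E\le_BF$ and $F\not\le_BE$. A reduction induces an injection of $X/E$ into $Y/F$, so $E\le_BF$ says that the $F$-classes can serve as complete invariants for $E$ and that the invariants can be computed in a Borel way.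

For $1\le p<\infty$ and a real family $a=(a(b))_{b\in W}$ indexed by a countable set, let $\|a\|_p=(\sum_{b\in W}|a(b)|^p)^{1/p}\in[0,\infty]$. The two basic relations of this paper are
\begin{align*}
x\mathrel{\ell^p}y&\iff\|x-y\|_p<\infty &&(x,y\in\mathbb R^\omega),\\
x\mathrel{E_0}y&\iff\exists m\,\forall n\ge m\ \ x(n)=y(n) &&(x,y\in2^\omega).
\end{align*}
The symbol $\ell^p$ always denotes the relation. If $E_\lambda$ is an equivalence relation on $X_\lambda$ for $\lambda$ in a countable set $\Lambda$, the \emph{product} $\prod_\lambda E_\lambda$ on $\prod_\lambda X_\lambda$ declares $x$ and $y$ equivalent when $x(\lambda)\mathrel{E_\lambda}y(\lambda)$ for every $\lambda$. The empty product is the trivial relation on a point. When all factors equal $E$ we write $E^\Lambda$, and $E^n$ for $n$ factors. Reductions of the factors combine coordinatewise, so $E_\lambda\le_BF_\lambda$ for all $\lambda$ implies $\prod_\lambda E_\lambda\le_B\prod_\lambda F_\lambda$.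

We use four known facts.
\begin{itemize}
\item[(F1)] (Dougherty and Hjorth \cite{DH}) If $1\le p<q<\infty$, then $\ell^p<_B\ell^q$.
\item[(F2)] $(\ell^p)^n\sim_B\ell^p$ for every finite $n\ge1$. (Interleave $n$ sequences into one; conversely, set all but one coordinate equal to $0$.)
\item[(F3)] Each $\ell^p$ is $F_\sigma$, that is, a countable union of closed subsets of $\mathbb R^\omega\times\mathbb R^\omega$. (The sets $\{(x,y):\|x-y\|_p\le M\}$ are closed.)
\item[(F4)] If $E$ is an $F_\sigma$ equivalence relation on a Polish space, then $(E_0)^\omega\not\le_BE$.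
\end{itemize}
By (F1) the relations $\ell^p$ form a strictly increasing chain, and by (F2) finite powers do not leave it. Countable powers do. For $x,y\in2^\omega$ the sum $\sum_n|x(n)-y(n)|^p$ counts the places where $x$ and $y$ differ, so the inclusion $2^\omega\subseteq\mathbb R^\omega$ reduces $E_0$ to $\ell^p$. Hence $(E_0)^\omega\le_B(\ell^p)^\omega$, and (F3) and (F4) give $(\ell^p)^\omega\not\le_B\ell^q$ for every $q$; in particular $\ell^p<_B(\ell^p)^\omega$. So there are two ways to climb above $\ell^p$: raise the exponent, or take a countable power. Raising the exponent never captures the power. The converse question has been posed in print as an open problem.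

\medskip\noindent\textbf{Question.} \emph{Is $\ell^q\not\le_B(\ell^p)^\omega$ whenever $1\le p<q<\infty$?}\medskip

The facts above do not decide it. Fact (F4) points in the other direction. As for (F1), a map $h=(h^k)_{k\in\omega}$ reduces $\ell^q$ to $(\ell^p)^\omega$ exactly when every $h^k$ is a homomorphism from $\ell^q$ to $\ell^p$ and every inequivalent pair is separated by \emph{some} $h^k$. No single $h^k$ has to be a reduction, so (F1) says nothing about the family. To exclude $h$ we must find one inequivalent pair that all the $h^k$ fail to separate. We show that such a pair always exists.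

\begin{theorem}\label{thm:answer}
If $1\le p<q<\infty$, then $\ell^q\not\le_B(\ell^p)^\omega$. More generally, if $1\le p_k<q<\infty$ for all $k\in\omega$ (the case $\sup_kp_k=q$ is allowed), then $\ell^q\not\le_B\prod_{k\in\omega}\ell^{p_k}$.
\end{theorem}

The construction yields more than a pair, and it allows a product on the left.

\begin{theorem}\label{thm:collapse}
Let $J$ be a nonempty countable set and $K$ a countable set. Let $q_j\in[1,\infty)$ $(j\in J)$ and $p_k\in[1,\infty)$ $(k\in K)$ satisfy $p_k<q_j$ for all $j,k$. For each $k\in K$ let $h^k\colon(\mathbb R^\omega)^J\to\mathbb R^\omega$ be a Borel homomorphism from $\prod_j\ell^{q_j}$ to $\ell^{p_k}$. Then there is a continuous map $\theta\colon(2^\omega)^J\to(\mathbb R^\omega)^J$ such that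
\begin{enumerate}
\item[(1)] $\theta$ reduces $(E_0)^J$ to $\prod_j\ell^{q_j}$;
\item[(2)] $h^k(\theta(x))\mathrel{\ell^{p_k}}h^k(\theta(y))$ for all $x,y\in(2^\omega)^J$ and all $k\in K$.
\end{enumerate}
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:answer} from Theorem~\ref{thm:collapse}]
Suppose $h=(h^k)_{k\in\omega}$ is a Borel reduction of $\ell^q$ to $\prod_k\ell^{p_k}$. Each $h^k$ is a Borel homomorphism from $\ell^q$ to $\ell^{p_k}$. Take $\theta$ from Theorem~\ref{thm:collapse} with $J$ a singleton, and let $x=000\cdots$ and $y=111\cdots$. By (1), $\theta(x)$ and $\theta(y)$ are not $\ell^q$-equivalent. By (2), $h(\theta(x))$ and $h(\theta(y))$ are equivalent in every coordinate. This contradicts the choice of $h$.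
\end{proof}

With $J$ arbitrary, Theorem~\ref{thm:collapse} determines the order $\le_B$ on all countable products.

\begin{theorem}\label{thm:class}
Let $J,K$ be nonempty countable sets and let $q_j,p_k\in[1,\infty)$ for $j\in J$, $k\in K$. The following are equivalent.
\begin{enumerate}
\item[(i)] $\prod_{j\in J}\ell^{q_j}\le_B\prod_{k\in K}\ell^{p_k}$.
\item[(ii)] $(\alpha)$ For every $j\in J$ there is $k\in K$ with $p_k\ge q_j$; and $(\beta)$ for every finite $A\subseteq K$, for all but finitely many $j\in J$ there is $k\in K\setminus A$ with $p_k\ge q_j$.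
\item[(iii)] There is a finite-to-one map $\varphi\colon J\to K$ with $q_j\le p_{\varphi(j)}$ for all $j\in J$.
\end{enumerate}
\end{theorem}

Section~\ref{sec:models} works out two special cases by hand. Sections~\ref{sec:jumps} and~\ref{sec:local} contain the two ingredients of Theorem~\ref{thm:collapse}, which are combined in Section~\ref{sec:proof}; a reader who wants only Theorem~\ref{thm:answer} may take $J=\{0\}$ there. Section~\ref{sec:class} proves Theorem~\ref{thm:class}.

\section{Two model cases}\label{sec:models}

The first example shows that homomorphisms from $\ell^q$ to $\ell^p$ with $p<q$ carry real information, and that the answer to the Question turns on countability.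

\begin{example}[Multipliers]\label{ex:mult}
Let $p<q$ and define $s$ by $1/s=1/p-1/q$, so that $p<s<\infty$. For $\lambda\in\mathbb R^\omega$ with $\|\lambda\|_s<\infty$ let $M_\lambda(x)=(\lambda(n)x(n))_n$. H\"older's inequality gives $\|M_\lambda(x)-M_\lambda(y)\|_p\le\|\lambda\|_s\|x-y\|_q$, so $M_\lambda$ is a continuous homomorphism from $\ell^q$ to $\ell^p$.

\emph{The family of all $M_\lambda$ separates every inequivalent pair.} Let $d=x-y$ with $\|d\|_q=\infty$. Cut $\omega$ into consecutive finite intervals $P_1,P_2,\dots$ with $\sigma_r=\sum_{n\in P_r}|d(n)|^q\ge1$, and put $\lambda(n)=r^{-1/p}\sigma_r^{-1/s}|d(n)|^{q/s}$ for $n\in P_r$. Then $\sum_{n\in P_r}\lambda(n)^s=r^{-s/p}$, which is summable because $s>p$. Since $p(q/s+1)=q$, we have $\sum_{n\in P_r}|\lambda(n)d(n)|^p=r^{-1}\sigma_r^{1-p/s}\ge r^{-1}$, which is not summable.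

\emph{No countable subfamily does.} Given $\lambda^0,\lambda^1,\dots$, each $\lambda^k(n)$ tends to $0$ as $n\to\infty$, so there are $n_0<n_1<\cdots$ with $|\lambda^k(n_r)|\le2^{-r}$ for $k\le r$. For $x\in2^\omega$ let $\theta(x)(n_r)=x(r)$, and let $\theta(x)$ vanish elsewhere. Then $\theta$ reduces $E_0$ to $\ell^q$, while $\|M_{\lambda^k}(\theta(x))-M_{\lambda^k}(\theta(y))\|_p^p\le\sum_r|\lambda^k(n_r)|^p<\infty$ for all $x,y,k$.
\end{example}

The second half of the example is Theorem~\ref{thm:collapse} for multipliers, and it suggests the shape of the general proof: find infinitely many coordinates at which a jump from $0$ to $1$ changes every $h^k$ by a summably small amount. For multipliers these coordinates exist because $\lambda^k(n)\to0$. For nonlinear maps a different reason is needed, and it is visible in the smallest case.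

\begin{example}[One function at every coordinate]\label{ex:one}
Take $q=2$ and $p=1$. Let $g\colon[0,1]\to\mathbb R^d$ be any function, and for $x\in[0,1]^\omega$ let $h(x)$ be the concatenation of the vectors $g(x(0)),g(x(1)),\dots$. Suppose that $h$ is a homomorphism from $\ell^2$, restricted to $[0,1]^\omega$, to $\ell^1$. We claim that $g(0)=g(1)$, so that $h$ is constant on $2^\omega$.

For $m\ge1$ let $a_m$ be the largest of the $2^m$ numbers $\|g(v+2^{-m})-g(v)\|_1$, where $v=0,2^{-m},\dots,1-2^{-m}$, and let $v_m$ attain it. We test the homomorphism property on a pair that makes the worst step of length $2^{-m}$ nearly as often as $\ell^2$ permits. A step of length $2^{-m}$ contributes $4^{-m}$ to $\|x-y\|_2^2$, so we can afford $N_m=\lceil4^m/m^2\rceil$ such steps for each $m$. Cut $\omega$ into consecutive intervals of lengths $N_1,N_2,\dots$, and on the $m$-th let $x=v_m$ and $y=v_m+2^{-m}$. Then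
\[
\|x-y\|_2^2=\sum_mN_m4^{-m}\le\sum_m(m^{-2}+4^{-m})<\infty ,
\]
so $A=\|h(x)-h(y)\|_1=\sum_mN_ma_m$ is finite, and $a_m\le A/N_m\le Am^24^{-m}$. Now walk from $0$ to $1$ in $2^m$ steps of length $2^{-m}$:
\[
\|g(1)-g(0)\|_1\le2^ma_m\le Am^22^{-m}\longrightarrow0 .
\]
\end{example}

For general exponents the homomorphism property forces a step of length $\delta=2^{-m}$ to move $g$ by about $\delta^{q/p}$ in the $p$-norm, up to a factor polynomial in $m$, and $1/\delta$ such steps add up to $\delta^{q/p-1}$. This tends to $0$ precisely when $q>p$. In the opposite direction there is no such obstruction: the indicator functions $g(t)=\mathbf 1_{[0,t]}$ satisfy $\int_0^1|g(t)-g(t')|^2=|t-t'|$, so they turn $\ell^1$-increments into squared $L^2$-increments.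

Three features of the general situation are missing from Example~\ref{ex:one}. The function $g$ may vary with the coordinate; then $a_m\le A/N_m$ holds only on average, hence at \emph{some} coordinate of the $m$-th interval. There are countably many maps, and the chosen coordinate must be good for all of them. Section~\ref{sec:jumps} deals with these two points. Finally, a Borel map need not act coordinate by coordinate; Section~\ref{sec:local} shows that on a suitable subspace it does, up to a summable error.

\section{Cheap jumps for coordinatewise maps}\label{sec:jumps}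

In this section $J$ is $\omega$ or a nonempty finite initial segment of $\omega$, $K=\omega$, and $1\le p_k<q_j<\infty$ for all $j\in J$, $k\in\omega$. For $m\ge1$ and $j\in J$ let
\[
D_m=\{r2^{-m}:r=0,1,\dots,2^m\},\qquad N_{j,m}=\lceil2^{mq_j}/m^2\rceil .
\]
Fix a sequence $(j_i,m_i)_{i\in\omega}$ in which each pair $(j,m)\in J\times\{1,2,\dots\}$ occurs exactly $N_{j,m}$ times; to obtain one, enumerate the triples $(j,m,c)$ with $0\le c<N_{j,m}$ and forget $c$. Let $I_{j,m}=\{i:(j_i,m_i)=(j,m)\}$. These sets partition $\omega$, and $|I_{j,m}|=N_{j,m}$. On $Y=\prod_iD_{m_i}$ define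
\[
x\approx y\iff\forall j\in J\quad\sum_{i:\,j_i=j}|x_i-y_i|^{q_j}<\infty .
\]
Thus coordinate $i$ belongs to the $j_i$-th factor and is used at scale $2^{-m_i}$.

\begin{lemma}\label{lem:jumps}
Let $W_i$ $(i\in\omega)$ be finite sets and let $g^k_i\colon D_{m_i}\to\mathbb R^{W_i}$ $(i,k\in\omega)$ be maps such that, for all $k\in\omega$ and $x,y\in Y$,
\begin{equation}\label{eq:hom}
x\approx y\ \Longrightarrow\ \sum_i\|g^k_i(x_i)-g^k_i(y_i)\|_{p_k}^{p_k}<\infty .
\end{equation}
Then there are infinite sets $L_j\subseteq\{i:j_i=j\}$ $(j\in J)$ such that, for every $k\in\omega$,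
\begin{equation}\label{eq:cheap}
\sum_{j\in J}\sum_{i\in L_j}\|g^k_i(1)-g^k_i(0)\|_{p_k}^{p_k}<\infty .
\end{equation}
\end{lemma}

\begin{proof}
\emph{The worst steps are summable.} Let
\[
a_i^k=\max\bigl\{\|g_i^k(v+2^{-m_i})-g_i^k(v)\|_{p_k}^{p_k}:\ v,\,v+2^{-m_i}\in D_{m_i}\bigr\}.
\]
Fix $k$, let $v_i$ attain this maximum, and let $x_i=v_i$, $y_i=v_i+2^{-m_i}$. For each $j$,
\[
\sum_{i:\,j_i=j}|x_i-y_i|^{q_j}=\sum_{m\ge1}N_{j,m}2^{-mq_j}\le\sum_{m\ge1}\bigl(m^{-2}+2^{-mq_j}\bigr)<\infty .
\]
So $x\approx y$, and \eqref{eq:hom} gives $A^k:=\sum_ia_i^k<\infty$.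

\emph{One index for all $k$.} For a single $k$, some $i\in I_{j,m}$ has $a_i^k\le A^k/N_{j,m}$, but this $i$ depends on $k$. Since \eqref{eq:cheap} tolerates a constant factor depending on $k$, we can merge the countably many sequences $(a^k_i)_i$ into one before averaging. Let $c_k=2^{-k-1}/(1+A^k)>0$ and $b_i=\sum_kc_ka_i^k$. All terms are nonnegative, so $\sum_ib_i=\sum_kc_kA^k\le1$. In particular the $N_{j,m}$ numbers $b_i$ with $i\in I_{j,m}$ have sum at most $1$, and there is $i(j,m)\in I_{j,m}$ with $b_{i(j,m)}\le1/N_{j,m}\le m^22^{-mq_j}$. Therefore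
\[
a^k_{i(j,m)}\le c_k^{-1}m^22^{-mq_j}\qquad\text{for every }k .
\]

\emph{Chaining.} Let $i=i(j,m)$. Going from $0$ to $1$ through the points of $D_m$ takes $2^m$ steps, each of which moves $g^k_i$ by at most $(a_i^k)^{1/p_k}$ in the $p_k$-norm. The triangle inequality, valid because $p_k\ge1$, gives
\begin{equation}\label{eq:chain}
\|g_i^k(1)-g_i^k(0)\|_{p_k}^{p_k}\le2^{mp_k}a_i^k\le c_k^{-1}m^22^{-m(q_j-p_k)} .
\end{equation}

\emph{Summing over $m$ and $j$.} Since $p_k<q_j$, the series $\sum_mm^22^{-m(q_j-p_k)}$ converges for each pair $(j,k)$. If $J$ is infinite the sum of these series over $j$ need not converge, so we discard the first scales of each factor. For $j\in J$ choose $\mu_j\ge1$ with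
\[
\sum_{m\ge\mu_j}m^22^{-m(q_j-p_k)}\le2^{-j}\qquad\text{for all }k\le j ,
\]
which is a finite set of conditions, and let $L_j=\{i(j,m):m\ge\mu_j\}$. The indices $i(j,m)$ are distinct because the sets $I_{j,m}$ are disjoint, so $L_j$ is an infinite subset of $\{i:j_i=j\}$. Fix $k$. By \eqref{eq:chain} the sum in \eqref{eq:cheap} is at most $c_k^{-1}\sum_{j}\sum_{m\ge\mu_j}m^22^{-m(q_j-p_k)}$. Here the terms with $j\ge k$ contribute at most $\sum_j2^{-j}\le2$ to the double sum, and each of the finitely many $j<k$ contributes a finite amount.
\end{proof}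

\section{Localization of Borel maps}\label{sec:local}

Let $F_t$ $(t\in\omega)$ be finite sets, each with a distinguished element $0$, and let $X=\prod_tF_t$ carry the product of the discrete topologies. For $n\in\omega$ let $X^{\ge n}=\prod_{t\ge n}F_t$. These spaces are compact and metrizable. A \emph{string on $[n,n')$} is an element $u$ of $\prod_{n\le t<n'}F_t$, and $[u]$ is the set of $z\in X^{\ge n}$ that extend $u$; these sets form a basis of clopen sets for $X^{\ge n}$. If $s$ is a string on $[0,n)$ and $z\in X^{\ge n}$, then $s^\frown z\in X$ is their concatenation, and $z\mapsto s^\frown z$ is a homeomorphism of $X^{\ge n}$ onto $[s]$. We need two textbook facts.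
\begin{itemize}
\item[(B1)] If $f$ is a Borel map from a Polish space to a second countable space, there is a dense $G_\delta$ set $G$ such that the restriction $f\restriction G$ is continuous.
\item[(B2)] (Baire category theorem) In a nonempty Polish space, a countable intersection of dense $G_\delta$ sets is a dense $G_\delta$ set. If a dense $G_\delta$ set $H$ is the union of countably many relatively closed subsets, one of them contains a nonempty relatively open subset of $H$.
\end{itemize}

The next lemma freezes all coordinates of $X$ except a sparse sequence $t_0<t_1<\cdots$ and cuts the output coordinates into finite windows $W_0,W_1,\dots$ so that the output in $W_i$ is nearly a function of $x(t_i)$ alone.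

\begin{lemma}\label{lem:local}
Let $p_k\in[1,\infty)$ and let $f^k\colon X\to\mathbb R^\omega$ $(k\in\omega)$ be Borel maps such that $f^k(x)\mathrel{\ell^{p_k}}f^k(y)$ whenever $x$ and $y$ differ in only finitely many coordinates. Let $T_i\subseteq\omega$ $(i\in\omega)$ be infinite sets. Then there are $t_0<t_1<\cdots$ with $t_i\in T_i$, values $w(t)\in F_t$ for $t\notin\{t_0,t_1,\dots\}$, finite intervals $W_0,W_1,\dots$ partitioning $\omega$, and maps $g_i^k\colon F_{t_i}\to\mathbb R^{W_i}$ with the following property. Let
\[
Z=\{x\in X:x(t)=w(t)\text{ for all }t\notin\{t_0,t_1,\dots\}\}.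
\]
Then for all $k\in\omega$ and $x,y\in Z$,
\begin{equation}\label{eq:star}
f^k(x)\mathrel{\ell^{p_k}}f^k(y)\iff\sum_i\|g^k_i(x(t_i))-g^k_i(y(t_i))\|_{p_k}^{p_k}<\infty .
\end{equation}
\end{lemma}

\begin{proof}
By (B1) and (B2) there are dense open sets $O_i\subseteq X$ such that every $f^k$ has continuous restriction to $G=\bigcap_iO_i$. Let $\varepsilon_i=2^{-i}$. We construct integers $0=n_0\le t_0<n_1\le t_1<\cdots$ and $0=l_0<l_1<\cdots$ and the values $w(t)$ so that $Z\subseteq G$ and, for all $i$, all $k\le i$ and all $x,y\in Z$:
\begin{itemize}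
\item[(a)] if $x(t)=y(t)$ for all $t>t_i$, then $\sum_{b\ge l_{i+1}}|f^k(x)(b)-f^k(y)(b)|^{p_k}\le\varepsilon_i$;
\item[(b)] if $x(t)=y(t)$ for all $t\le t_i$, then $\sum_{b<l_{i+1}}|f^k(x)(b)-f^k(y)(b)|^{p_k}\le\varepsilon_i$.
\end{itemize}
In words, the output from $l_{i+1}$ on hardly depends on the free coordinates $t_0,\dots,t_i$, and the output before $l_{i+1}$ hardly depends on the later ones. Property (b) will come from continuity, which is available only on $G$; this is why $Z$ must lie in $G$. Property (a) is a uniform version of the hypothesis. For a single pair $x,y$ with a common tail, some cutoff $l$ works. But $l_{i+1}$ has to be chosen at stage $i$, when the tail is not yet known, so one cutoff must work for a whole open set of tails. The Baire category theorem provides it.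

\emph{Stage $i$.} Suppose that $n_i$, $l_i$, the numbers $t_r<n_i$ for $r<i$, and $w$ on $[0,n_i)\setminus\{t_0,\dots,t_{i-1}\}$ are given. Since $T_i$ is infinite, we can choose $t_i\in T_i$ with $t_i\ge n_i$. Put $w(t)=0$ for $n_i\le t<t_i$, and let $n'=t_i+1$. Let $S$ be the set of strings on $[0,n')$ that agree with $w$ outside $\{t_0,\dots,t_i\}$; these are the possible initial segments of points of $Z$, and there are finitely many because the $F_t$ are finite. Let
\[
G_S=\{z\in X^{\ge n'}:s^\frown z\in G\text{ for all }s\in S\}.
\]
For each $s$ the set $G\cap[s]$ is a dense $G_\delta$ subset of the clopen set $[s]$, so $\{z:s^\frown z\in G\}$ is a dense $G_\delta$ subset of $X^{\ge n'}$. By (B2), so is $G_S$.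

\emph{Choice of $l_{i+1}$.} For $l\in\omega$ let $V_l$ be the set of $z\in G_S$ such that
\[
\sum_{b\ge l}|f^k(s^\frown z)(b)-f^k(s'^\frown z)(b)|^{p_k}\le\varepsilon_i\qquad\text{for all }k\le i\text{ and }s,s'\in S .
\]
The maps $z\mapsto f^k(s^\frown z)(b)$ are continuous on $G_S$, and the displayed condition says that all finite partial sums are at most $\varepsilon_i$, so $V_l$ is relatively closed in $G_S$. The $V_l$ increase with $l$. They cover $G_S$: for $z\in G_S$ the points $s^\frown z$ and $s'^\frown z$ differ in finitely many coordinates, so by hypothesis the series over all $b$ converges and its tails tend to $0$, and there are only finitely many triples $(k,s,s')$. By (B2) there are $l$ and a string $u$ on some interval $[n',n'')$ with $[u]\cap G_S\subseteq V_l$, and $[u]\cap G_S\ne\emptyset$ by density. Let $l_{i+1}=\max(l,l_i+1)$; then $[u]\cap G_S\subseteq V_{l_{i+1}}$.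

\emph{Choice of $n_{i+1}$.} Pick $z\in[u]\cap G_S$, and $\eta>0$ with $l_{i+1}(2\eta)^{p_k}\le\varepsilon_i$ for all $k\le i$. For $s\in S$ the point $s^\frown z$ lies in $G$, hence in the open set $O_i$, and the finitely many functions $y\mapsto f^k(y)(b)$ with $k\le i$, $b<l_{i+1}$ are continuous on $G$. As $S$ is finite, there is $n_{i+1}\ge n''$ such that for every $s\in S$, with $\bar s=(s^\frown z)\restriction[0,n_{i+1})$,
\begin{equation}\label{eq:cont}
[\bar s]\subseteq O_i,\qquad|f^k(y)(b)-f^k(s^\frown z)(b)|\le\eta\ \text{ for }y\in[\bar s]\cap G,\ k\le i,\ b<l_{i+1}.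
\end{equation}
Put $w(t)=z(t)$ for $n'\le t<n_{i+1}$. Note that $n_{i+1}\ge n'>t_i$. This completes stage $i$.

\emph{Verification.} Fix $i$ and keep the notation of stage $i$. Since $t_{i+1}\ge n_{i+1}$, no free coordinate lies in $[n',n_{i+1})$. So every $x\in Z$ agrees with $z$ on this interval, and $x\in[\bar s]$ for $s=x\restriction[0,n')\in S$. By \eqref{eq:cont}, $Z\subseteq O_i$. As $i$ is arbitrary, $Z\subseteq G$.

For (a), write $x=s^\frown z'$ and $y=s'^\frown z'$ with $s,s'\in S$ and common tail $z'\in X^{\ge n'}$. The tail $z'$ agrees with $z$ on $[n',n'')$, so $z'\in[u]$. For every $s''\in S$ we have $s''^\frown z'\in Z\subseteq G$, so $z'\in G_S$. Hence $z'\in V_{l_{i+1}}$, which gives (a). For (b), both $x$ and $y$ lie in $[\bar s]\cap G$ for the common initial segment $s$, so \eqref{eq:cont} gives $|f^k(x)(b)-f^k(y)(b)|\le2\eta$ for $b<l_{i+1}$, and the sum is at most $l_{i+1}(2\eta)^{p_k}\le\varepsilon_i$.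

\emph{The maps $g_i^k$.} Let $W_i=[l_i,l_{i+1})$. For $v\in F_{t_i}$ let $v^{[i]}\in Z$ be the point with value $v$ at $t_i$ and $0$ at $t_r$ for $r\ne i$, and define $g_i^k(v)=f^k(v^{[i]})\restriction W_i$. Fix $k$, $x\in Z$ and $i\ge k+1$, and let $v=x(t_i)$. We pass from $x$ to $v^{[i]}$ in two moves, first erasing the earlier free coordinates and then the later ones. Let $x'\in Z$ have $x'(t_r)=0$ for $r<i$ and $x'(t_r)=x(t_r)$ for $r\ge i$. The points $x,x'$ agree at all $t>t_{i-1}$, and $k\le i-1$, so (a) for $i-1$ applies to the coordinates $b\ge l_i$. The points $x'$ and $v^{[i]}$ agree at all $t\le t_i$, so (b) for $i$ applies to the coordinates $b<l_{i+1}$. Both ranges contain $W_i$. Using $|\alpha+\beta|^p\le2^p(|\alpha|^p+|\beta|^p)$ in each coordinate we get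
\[
\|f^k(x)\restriction W_i-g_i^k(x(t_i))\|_{p_k}^{p_k}\le2^{p_k}(\varepsilon_{i-1}+\varepsilon_i).
\]
The right side is summable over $i\ge k+1$, and the windows $W_0,\dots,W_k$ contain only finitely many coordinates. So $f^k(x)$ is $\ell^{p_k}$-equivalent to the sequence $\gamma^k(x)\in\mathbb R^\omega$ whose restriction to $W_i$ is $g_i^k(x(t_i))$ for every $i$. For $x,y\in Z$ it follows that $f^k(x)\mathrel{\ell^{p_k}}f^k(y)$ if and only if $\|\gamma^k(x)-\gamma^k(y)\|_{p_k}^{p_k}<\infty$, and this quantity is the sum in \eqref{eq:star}.
\end{proof}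

\section{Proof of the collapse theorem}\label{sec:proof}

\begin{proof}[Proof of Theorem~\ref{thm:collapse}]
If $K=\emptyset$, the inclusion $(2^\omega)^J\subseteq(\mathbb R^\omega)^J$ satisfies (1), and (2) is vacuous. Otherwise list $K$ as a sequence, with repetitions if $K$ is finite, and so assume $K=\omega$. Assume also that $J$ is $\omega$ or a finite initial segment of $\omega$, and let $D_m$, $(j_i,m_i)$, $Y$, $\approx$ be as in Section~\ref{sec:jumps}.

We want to place a copy of $Y$ inside $(\mathbb R^\omega)^J=\mathbb R^{J\times\omega}$ on which the $h^k$ act coordinatewise. Lemma~\ref{lem:local} freezes long stretches of coordinates whose length we do not control, so each type of coordinate must be available infinitely often. Fix a bijection $t\mapsto(j(t),n(t))$ of $\omega$ with $J\times\omega$ and use it to regard points of $(\mathbb R^\omega)^J$ as functions of $t\in\omega$. Each set $\{t:j(t)=j\}$ is infinite, so we can choose scales $m(t)\ge1$ such that every pair in $J\times\{1,2,\dots\}$ equals $(j(t),m(t))$ for infinitely many $t$. Let $F_t=D_{m(t)}$ and $X=\prod_tF_t\subseteq(\mathbb R^\omega)^J$.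 The inclusion is continuous, so $f^k=h^k\restriction X$ is Borel. Two points of $X$ that differ in finitely many coordinates are $\prod_j\ell^{q_j}$-equivalent, so their images under $f^k$ are $\ell^{p_k}$-equivalent. Apply Lemma~\ref{lem:local} with the infinite sets $T_i=\{t:(j(t),m(t))=(j_i,m_i)\}$ to obtain $t_i$, $Z$, $W_i$ and $g_i^k\colon D_{m_i}\to\mathbb R^{W_i}$.

For $x\in Y$ let $\hat x\in Z$ be the point with $\hat x(t_i)=x_i$ for all $i$. Points of $Z$ differ only at the $t_i$, and $j(t_i)=j_i$, so for $x,y\in Y$ and $j\in J$,
\begin{equation}\label{eq:hat}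
\sum_{t:\,j(t)=j}|\hat x(t)-\hat y(t)|^{q_j}=\sum_{i:\,j_i=j}|x_i-y_i|^{q_j}.
\end{equation}
Hence $x\approx y$ implies that $\hat x$ and $\hat y$ are $\prod_j\ell^{q_j}$-equivalent, then $f^k(\hat x)\mathrel{\ell^{p_k}}f^k(\hat y)$, and then by \eqref{eq:star} the sum in \eqref{eq:hom} is finite. So Lemma~\ref{lem:jumps} applies and gives the sets $L_j$, which are pairwise disjoint. Enumerate $L_j$ without repetition as $i^j_0,i^j_1,\dots$.

For $x\in(2^\omega)^J$ define $\xi(x)\in Y$ by $\xi(x)_i=x(j)(n)$ if $i=i^j_n$, and $\xi(x)_i=0$ if $i\notin\bigcup_jL_j$. This makes sense because $0,1\in D_m$ for all $m$. Let $\theta(x)=\widehat{\xi(x)}$. Each coordinate of $\theta(x)$ is either constant or a coordinate of $x$, so $\theta$ is continuous.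

(1) By \eqref{eq:hat} and $L_j\subseteq\{i:j_i=j\}$, for each $j$
\[
\sum_{t:\,j(t)=j}|\theta(x)(t)-\theta(y)(t)|^{q_j}=|\{n:x(j)(n)\ne y(j)(n)\}| ,
\]
which is finite if and only if $x(j)\mathrel{E_0}y(j)$.

(2) Let $x,y\in(2^\omega)^J$ and $k\in\omega$. If $\xi(x)_i\ne\xi(y)_i$, then $i\in\bigcup_jL_j$ and $\{\xi(x)_i,\xi(y)_i\}=\{0,1\}$. So $\sum_i\|g_i^k(\xi(x)_i)-g_i^k(\xi(y)_i)\|_{p_k}^{p_k}$ is at most the sum in \eqref{eq:cheap}, which is finite. By \eqref{eq:star}, $h^k(\theta(x))\mathrel{\ell^{p_k}}h^k(\theta(y))$.
\end{proof}

\begin{remark}[The hypotheses]\label{rem:hyp}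
\emph{Borelness} is used only through (B1). Without it Theorem~\ref{thm:answer} fails under the axiom of choice: $\ell^q$ has at most continuum many classes, and $(\ell^p)^\omega$ has at least that many, since distinct constant sequences are $\ell^p$-inequivalent; an injection between the sets of classes lifts to a reduction.

\emph{Countability of $K$} is used for the set $G$, for the diagonal conditions $k\le i$ and $k\le j$, and for the weights $c_k$. It cannot be dropped: for $J$ a singleton and the family of all multipliers in Example~\ref{ex:mult}, condition (2) would make all points $\theta(x)$ $\ell^q$-equivalent, contrary to (1).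

\emph{The inequality $p_k<q_j$} is used only in the last step of Lemma~\ref{lem:jumps}, and only for one pair $(j,k)$ at a time; this is why no uniform gap between the exponents is needed. If $J$ and $K$ are singletons and $p\ge q$, then (F1), or the identity when $p=q$, gives a Borel reduction $h$ of $\ell^q$ to $\ell^p$, and for it (1) and (2) are incompatible.
\end{remark}

\section{Classification of countable products}\label{sec:class}

Condition (iii) of Theorem~\ref{thm:class} describes the reductions that (F1) and (F2) provide: each factor $\ell^{q_j}$ is sent to a factor of exponent at least $q_j$, and each target receives finitely many. Condition (ii) names the two obstructions. If $(\alpha)$ fails, some factor has no admissible target. If $(\beta)$ fails, infinitely many factors have all their admissible targets in one finite set $A$. In both cases Theorem~\ref{thm:collapse} disables the inadmissible targets, and what remains is too small.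

\begin{proof}[Proof of Theorem~\ref{thm:class}]
(iii)$\Rightarrow$(i). Fix $k\in K$ and let $n=|\varphi^{-1}(k)|<\infty$. If $n\ge1$, then $\ell^{q_j}\le_B\ell^{p_k}$ for $j\in\varphi^{-1}(k)$, by (F1) or by the identity map if $q_j=p_k$. With (F2) this gives $\prod_{j\in\varphi^{-1}(k)}\ell^{q_j}\le_B(\ell^{p_k})^n\le_B\ell^{p_k}$. If $n=0$ the left side is the trivial relation on a point, and any map is a reduction. The fibers $\varphi^{-1}(k)$ partition $J$, so the product of these reductions over $k\in K$ reduces $\prod_{j\in J}\ell^{q_j}$ to $\prod_{k\in K}\ell^{p_k}$.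

(i)$\Rightarrow$(ii). Let $h=(h^k)_{k\in K}$ be a Borel reduction. For finite $A\subseteq K$ let
\[
J_A=\{j\in J:q_j>p_k\text{ for all }k\in K\setminus A\}.
\]
We claim that
\begin{equation}\label{eq:small}
(E_0)^{J'}\le_B\prod_{k\in A}\ell^{p_k}\qquad\text{for every nonempty }J'\subseteq J_A .
\end{equation}
Let $\iota\colon(\mathbb R^\omega)^{J'}\to(\mathbb R^\omega)^J$ fill the coordinates in $J\setminus J'$ with the zero sequence. It is a continuous reduction of $\prod_{j\in J'}\ell^{q_j}$ to $\prod_{j\in J}\ell^{q_j}$, so $h\circ\iota$ is a Borel reduction and each $h^k\circ\iota$ is a Borel homomorphism to $\ell^{p_k}$. Since $J'\subseteq J_A$, Theorem~\ref{thm:collapse} applies to $J'$ and the family $(h^k\circ\iota)_{k\in K\setminus A}$; let $\theta$ be the resulting map and $\psi^k=h^k\circ\iota\circ\theta$ for $k\in K$. By (1), $x$ and $y$ are $(E_0)^{J'}$-equivalent if and only if $\psi^k(x)\mathrel{\ell^{p_k}}\psi^k(y)$ for all $k\in K$. By (2), this condition holds automatically for $k\notin A$. So $(\psi^k)_{k\in A}$ is a Borel reduction as in \eqref{eq:small}.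

If $(\alpha)$ fails for $j$, then $j\in J_\emptyset$, and \eqref{eq:small} with $A=\emptyset$, $J'=\{j\}$ reduces $E_0$ to a relation with one class. This is impossible, since $000\cdots$ and $111\cdots$ are not $E_0$-equivalent. If $(\beta)$ fails for $A$, then $J_A$ is infinite, and \eqref{eq:small} with $J'=J_A$ gives $(E_0)^\omega\le_B\prod_{k\in A}\ell^{p_k}$. By (F3) the right side is a finite intersection of $F_\sigma$ sets, hence $F_\sigma$, which contradicts (F4).

(ii)$\Rightarrow$(iii). If $K$ is finite, $(\beta)$ with $A=K$ says that $J$ is finite, and any $\varphi$ chosen according to $(\alpha)$ is finite-to-one. Let $K=\{k_0,k_1,\dots\}$ be infinite, listed without repetition. Put $A_n=\{k_r:r<n\}$ and $B_n=J_{A_n}$, the set of $j$ such that no $k\in K\setminus A_n$ has $p_k\ge q_j$. Then $B_0=\emptyset$ by $(\alpha)$, each $B_n$ is finite by $(\beta)$, and $B_n\subseteq B_{n+1}$. To keep the fibers finite we send each $j$ far out in $K$. Since $j$ may lie in no $B_n$, there may be no farthest choice, so we impose a cap. Let $e\colon J\to\omega$ be injective, let $n(j)$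 be the largest $n\le e(j)$ with $j\notin B_n$, which exists because $B_0=\emptyset$, and choose $\varphi(j)\in K\setminus A_{n(j)}$ with $p_{\varphi(j)}\ge q_j$. Suppose $\varphi(j)=k_r$. Then $n(j)\le r$. Either $n(j)=e(j)$, and then $e(j)\le r$; or $n(j)<e(j)$, and then $j\in B_{n(j)+1}\subseteq B_{r+1}$ by maximality. At most $r+1+|B_{r+1}|$ elements $j$ satisfy one of these conditions, so $\varphi$ is finite-to-one.
\end{proof}

\begin{corollary}\label{cor:cons}
Let $p,q,r,p_k\in[1,\infty)$.
\begin{enumerate}
\item[(1)] $\ell^q\le_B\prod_{k\in\omega}\ell^{p_k}$ if and only if $p_k\ge q$ for some $k$. In particular, $\ell^q\le_B(\ell^p)^\omega$ if and only if $q\le p$.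
\item[(2)] If $p<q$, then $\ell^q$ and $(\ell^p)^\omega$ are $\le_B$-incomparable, and $(\ell^p)^\omega<_B(\ell^q)^\omega$.
\item[(3)] If $p<r\le q$, then $(\ell^r)^\omega\not\le_B\ell^q\times(\ell^p)^\omega$. Hence $(\ell^p)^\omega<_B\ell^q\times(\ell^p)^\omega<_B(\ell^q)^\omega$ for $p<q$.
\end{enumerate}
\end{corollary}

\begin{proof}
We test condition (iii) of Theorem~\ref{thm:class} in each case.

(1) For $J$ a singleton, (iii) asks for one $k$ with $q\le p_k$.

(2) By (1), $\ell^q\not\le_B(\ell^p)^\omega$. There is no finite-to-one map from $\omega$ to a singleton, so $(\ell^p)^\omega\not\le_B\ell^q$. The identity of $\omega$ witnesses $(\ell^p)^\omega\le_B(\ell^q)^\omega$. The reverse reduction would need a target exponent at least $q$, and all of them equal $p$.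

(3) Only the factor $\ell^q$ of $\ell^q\times(\ell^p)^\omega$ has exponent at least $r$, so a map $\varphi$ as in (iii) would be constant on the infinite set $J$. Now let $p<q$. The inclusion of index sets witnesses $(\ell^p)^\omega\le_B\ell^q\times(\ell^p)^\omega$, and the reverse fails because the factor $\ell^q$ has no admissible target. Any bijection of index sets witnesses $\ell^q\times(\ell^p)^\omega\le_B(\ell^q)^\omega$, and the reverse fails by the first assertion with $r=q$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{DH}
Dougherty and Hjorth, theorem that $\ell^p<_B\ell^q$ for $1\le p<q<\infty$.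

\end{thebibliography}
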